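# Covering the sphere by equal caps: a density bound of order $d$

## Six caps, eight caps, $2(d+1)$ caps

Place six equal round caps on the sphere $S^2\subset\mathbb R^3$, centered at $\pm e_1,\pm e_2,\pm e_3$. How large must they be to cover the sphere? A unit vector $u$ satisfies $u_1^2+u_2^2+u_3^2=1$, so some $|u_i|\ge 1/\sqrt3$, with equality for all $i$ at $u=(1,1,1)/\sqrt3$. The smallest possible angular radius $\varphi$ therefore has $\cos\varphi=1/\sqrt3$. A cap of angular radius $r$ on $S^2$ occupies the fraction $(1-\cos r)/2$ of the sphere, so the total area of the caps divided by the area of the sphere is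
$$6\cdot\frac{1-1/\sqrt3}{2}=3\Big(1-\frac1{\sqrt3}\Big)=1.268\ldots$$
The excess over $1$ measures the overlap.

Go up one dimension. On $S^3\subset\mathbb R^4$ the eight points $\pm e_i$ give a covering with $\cos\varphi=\frac12$, that is, $\varphi=\pi/3$. The volume of a ball of radius $r$ in $S^3$ is proportional to $\int_0^r\sin^2\theta\,d\theta=\frac12(r-\sin r\cos r)$, so the fraction covered by one ball is $(r-\sin r\cos r)/\pi$. The total is now
$$8\cdot\frac{\pi/3-\sqrt3/4}{\pi}=1.564\ldots$$
The number went up by about $0.3$. To see what happens in general, let us fix the language.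

**Definition 1.** Let $d\ge2$, and let $S^d$ be the unit sphere of $\mathbb R^{d+1}$ with the angular metric and its $d$-dimensional volume $V$. For $0<\varphi<\pi/2$ let $B(x,\varphi)=\{y\in S^d:\angle(x,y)\le\varphi\}$. A finite family $B(x_1,\varphi),\dots,B(x_n,\varphi)$ is a *covering* if its union is $S^d$. Put
$$\gamma_d(\varphi)=\frac{V(B(x,\varphi))}{V(S^d)};\qquad\text{the \emph{density} of the covering is } n\,\gamma_d(\varphi).$$

The density of a covering is at least $1$, because the union has full volume. We write $\omega$ for the standard measure on $S^{d-1}$ and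
$$G(r)=\int_0^r\sin^{d-1}\theta\,d\theta,\qquad V(B(x,r))=\omega(S^{d-1})\,G(r).$$
The substitution $s=\cos\theta$ gives
$$\gamma_d(\varphi)=\frac{\int_{\cos\varphi}^1(1-s^2)^{(d-2)/2}ds}{\int_{-1}^1(1-s^2)^{(d-2)/2}ds}.\tag{1}$$
Equivalently, $\gamma_d(\varphi)$ is the probability that $x_1\ge\cos\varphi$ for $x$ uniform on $S^d$.

The points $\pm e_1,\dots,\pm e_{d+1}$ give a covering of $S^d$ with $\cos\varphi=1/\sqrt{d+1}$, by the argument used for $d=2$. A uniform $x\in S^d$ can be produced as $g/|g|$ with $g$ standard Gaussian in $\mathbb R^{d+1}$, and $|g|/\sqrt{d+1}\to1$ in probability by the law of large numbers. So $\sqrt{d+1}\,x_1$ converges in law to $N(0,1)$, and the density is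
$$2(d+1)\,\Pr\big(\sqrt{d+1}\,x_1\ge1\big)=2(d+1)\,(Q(1)+o(1)),\qquad Q(1)=\frac1{\sqrt{2\pi}}\int_1^\infty e^{-x^2/2}dx.\tag{2}$$
Since $2Q(1)=0.3173\ldots$, the density grows linearly, with slope about $0.317$.

A second family: let $p_0,\dots,p_{d+1}$ be the vertices of a regular simplex inscribed in $S^d$, so that $\sum p_i=0$ and $\langle p_i,p_j\rangle=-\frac1{d+1}$ for $i\ne j$. The simplex is $\{x:\langle x,-p_i\rangle\le\frac1{d+1}\text{ for all }i\}$, so it contains the ball of radius $\frac1{d+1}$. Hence $\max_i\langle u,p_i\rangle\ge\frac1{d+1}$ for all unit $u$, and $d+2$ balls with $\cos\varphi=\frac1{d+1}$ cover. Now the threshold $\sqrt{d+1}\cos\varphi=1/\sqrt{d+1}$ tends to $0$, so $\gamma_d(\varphi)\to\frac12$, and the density is $(\frac12+o(1))\,d$. Linear again.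

At radius exactly $\pi/2$ the picture collapses: two opposite closed hemispheres cover with density $1$ in every dimension. So the question is the following.

*Is the density of every covering of $S^d$ by equal balls of acute radius at least $cd$, with one absolute constant $c>0$ for all $d$ and all radii?*

The answer is yes.

**Theorem 1.** For every $d\ge2$ and $\varphi\in(0,\pi/2)$, every covering of $S^d$ by spherical balls of radius $\varphi$ has density at least $d/6000$.

**Theorem 4.** (a) Theorem 1 holds with $1/300$ in place of $1/6000$. (b) Any valid absolute constant satisfies $c\le2Q(1)<0.3174$; in particular the order $d$ is best possible uniformly in $\varphi$. (c) The statement fails for radius $\pi/2$.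

Parts (b) and (c) are already proved. For (b), by (2) the cross-polytope coverings have density divided by $d$ tending to $2Q(1)$, so $c\le 2Q(1)$, and no lower bound of order larger than $d$ can hold uniformly in $\varphi\in(0,\pi/2)$. For (c), the two hemispheres have density $1$, which is less than $cd$ once $d>1/c$. Theorems 2 and 3, stated below where they arise, are a local inequality for one spherical simplex and a sharper bound for small radii.

## Counting caps: radii near $\pi/2$

The cheapest lower bound for the density is a lower bound for $n$.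

**Lemma 1.** A covering of $S^d$ by balls of acute radius has $n\ge d+2$. If moreover $d\ge300$ and $\cos\varphi<2/\sqrt d$, then $\gamma_d(\varphi)>1/300$, so the density exceeds $d/300$.

*Proof.* Suppose $n\le d+1$. If the $x_j$ do not span $\mathbb R^{d+1}$, take a unit $u$ orthogonal to all of them. If they do, they form a basis, and we normalize the solution of $\langle u,x_j\rangle=-1$ for all $j$. Either way $\langle u,x_j\rangle\le0<\cos\varphi$ for all $j$, so $u$ is not covered.

For the second part use (1). The denominator is at most $\int_{\mathbb R}e^{-(d-2)s^2/2}ds=\sqrt{2\pi/(d-2)}$. The integrand decreases on $[0,1]$ and $3/\sqrt d<1$, so the numerator is at least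
$$\int_{2/\sqrt d}^{3/\sqrt d}(1-s^2)^{(d-2)/2}ds\ \ge\ d^{-1/2}\Big(1-\frac9d\Big)^{d/2}\ \ge\ d^{-1/2}e^{-4.5-40.5/d}\ \ge\ d^{-1/2}e^{-4.635}.$$
Here we used $\ln(1-x)\ge-x-x^2$ on $[0,\frac12]$ with $x=9/d$, and $40.5/300=0.135$. Therefore
$$\gamma_d(\varphi)\ge\frac{e^{-4.635}}{\sqrt{2\pi}}\sqrt{\frac{d-2}{d}}\ge\frac{e^{-4.635}}{\sqrt{2\pi}}\sqrt{\frac{298}{300}}>0.0038>\frac1{300}.\qquad\square$$

This stops working as soon as the radius stays away from $\pi/2$. Fix $h=\cos\varphi\in(0,1)$. The numerator in (1) is at most $\frac1h\int_h^1s(1-s^2)^{d/2-1}ds=\frac{(1-h^2)^{d/2}}{dh}$. The denominator is at least $\frac2{\sqrt d}(1-\frac1d)^{d/2}\ge\frac1{\sqrt d}$ (restrict to $|s|\le1/\sqrt d$; the quantity $(1-\frac1d)^d$ increases in $d$ and equals $\frac14$ at $d=2$). So $(d+2)\gamma_d(\varphi)\le\frac{d+2}{h\sqrt d}(1-h^2)^{d/2}\to0$ exponentially. We know that many more than $d+2$ balls are needed, but counting alone does not see the factor $d$. We need a local argument, comparing the volume of balls with the volume of space in each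 small region.

## From coverings to spherical simplices

This section cuts the sphere into simplices with vertices at the centers, so that it suffices to study one simplex.

**Definition 2.** Let $v_0,\dots,v_d\in S^d$ be linearly independent, and suppose there are a unit vector $z$ and $h\in(0,1)$ with
$$\langle v_i,z\rangle=h=\cos\rho\quad(0\le i\le d),\qquad 0<\rho<\pi/2 .$$
Put $C=\{\sum\lambda_iv_i:\lambda_i\ge0\}$ and $T=C\cap S^d$, a *spherical simplex of circumradius $\rho$*. Let $U_i\subset S^{d-1}\subset v_i^\perp$ be the set of directions $u$ with $v_i\cos\theta+u\sin\theta\in T$ for small $\theta>0$, and put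
$$S_i=\omega(U_i)\,G(\rho),$$
the volume of the sector of $B(v_i,\rho)$ spanned by the angle of $T$ at $v_i$.

*Example: the orthant.* Let $v_i$ run through $e_1,\dots,e_{d+1}$. Then $z=(1,\dots,1)/\sqrt{d+1}$ and $h=1/\sqrt{d+1}$. The set $T$ is the positive orthant of $S^d$, with $V(T)=2^{-(d+1)}V(S^d)$. Each $U_i$ is a positive orthant of $S^{d-1}$, so $S_i=2^{-d}V(B(v_i,\rho))$ and $S_i/V(T)=2\gamma_d(\rho)$. The sum over $i$ is $2(d+1)\gamma_d(\rho)$, exactly the density of the cross-polytope covering. For $d=2$ this is the number $1.268\ldots$ from the beginning.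

The center $z$ of the circumscribed cap need not lie in $T$, and the vertices may be crowded on one side of the cap. This matters later.

**Proposition 1.** Let balls of radius $\varphi$ cover $S^d$. There is a finite family of spherical simplices as in Definition 2, each with $h\ge\cos\varphi$ (so $\rho\le\varphi$), that tile $S^d$ up to null sets and have the following property: if $\sum_{i=0}^dS_i(T)\ge\kappa V(T)$ for every $T$ of the family, then the density of the covering is at least $\kappa$.

*Proof.* **Step 1: the polytope of centers.** The purpose is to find a convex polytope having all centers as vertices. Removing repeated centers only lowers the density, so let $x_1,\dots,x_n$ be distinct and put $P=\mathrm{conv}\{x_j\}$. Covering means $\max_j\langle u,x_j\rangle\ge\cos\varphi$ for all unit $u$. So $P$ contains the ball of radius $\cos\varphi$ about $0$: a point $p\notin P$ is separated from $P$ by some unit $u$ with $\langle u,p\rangle>\max_P\langle u,\cdot\rangle\ge\cos\varphi$, so $|p|>\cos\varphi$. Hence $0\in\mathrm{int}\,P$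 and $P$ is a $(d+1)$-polytope. Every $x_j$ is a vertex of $P$, since a point of the unit sphere is an extreme point of the unit ball.

**Step 2: the simplices.** The purpose is to cut $\partial P$ into simplices with vertices among the $x_j$. Every convex polytope can be triangulated without new vertices (standard: pick a vertex, triangulate the facets not containing it by induction, and take cones from that vertex). Apply this to each facet of $P$. Let $F=\mathrm{conv}\{v_0,\dots,v_d\}$ be one of the resulting $d$-simplices, in a facet hyperplane $\langle\cdot,z\rangle=h$ with outward unit normal $z$. Then $h=\max_P\langle\cdot,z\rangle\ge\cos\varphi>0$. Also $h<1$, since $h=1$ would force all $v_i=z$. The $v_i$ are affinely independent and lie in a hyperplane missing $0$, so they are linearly independent. Thus $F$ gives a spherical simplex $T$ as in Definition 2. Radial projection $\partial P\to S^d$ is bijective and bi-Lipschitz because $0\in\mathrm{int}\,P$, and distinct $F$'s overlap in sets of $d$-measure zero. So the $T$'s tile $S^d$ up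 to null sets.

**Step 3: the angles at one center.** The purpose is to show that at each $x_j$ the direction sets of the simplices with vertex $x_j$ fill $S^{d-1}$. If $x_j\in T$, then some positive multiple of $x_j$ lies in $F$. Both points lie in $\partial P$ on one ray from $0$, so they agree, and $x_j\in F$. Being extreme in $P$, the point $x_j$ is a vertex of $F$. So only simplices with vertex $x_j$ meet a small ball about $x_j$. In a small enough ball each of these consists exactly of the points $x_j\cos\theta+u\sin\theta$ with $u$ in its direction set (up to the center; see (4) below for the fact that $T$ extends a positive distance, uniformly in $u$). Hence the direction sets at $x_j$ tile $S^{d-1}$ up to null sets.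

**Step 4: summation.** Every $x_j$ is a vertex of $P$, and $G(\varphi)\ge G(\rho_T)$ for each $T$. Therefore
$$n\,V(B(x_1,\varphi))=\sum_{j}\omega(S^{d-1})G(\varphi)=\sum_T\sum_{i=0}^d\omega(U_i(T))\,G(\varphi)\ \ge\ \sum_T\sum_{i=0}^dS_i(T).\tag{3}$$
If each inner sum is at least $\kappa V(T)$, the right side is at least $\kappa V(S^d)$. $\square$

So we fix $T$ and ask for a lower bound on $\sum_iS_i/V(T)$ of order $d$, whatever the shape of $T$.

## Sector volumes as averages over the simplex

Throughout, $\sigma=\sin\rho$, so $\sigma^2=1-h^2$. We write $E_T$ for the expectation over $y$ uniform in $T$. For $y\in\mathrm{int}\,T$ write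
$$y=\sum_j\lambda_jv_j\ (\lambda_j>0),\qquad a_i=\langle v_i,y\rangle,\qquad \zeta_i=y-\lambda_iv_i,\qquad r_i=\angle(v_i,\zeta_i),\qquad q_i=\cos r_i .$$
So $a_i$ is the cosine of the distance from $v_i$ to $y$, while $r_i$ is the distance from $v_i$, through $y$, to the opposite facet. In the orthant, $\lambda_i=a_i=y_i$, $\zeta_i\perp v_i$, $r_i=\pi/2$ and $q_i=0$.

*Elementary bounds.* By the triangle inequality $1=|y|\le\sum\lambda_j$. Also $\langle y,z\rangle=h\sum\lambda_j\le1$. Hence $1\le\sum_j\lambda_j\le1/h$ and $\langle y,z\rangle\ge h$, so $T\subset B(z,\rho)$. As $v_i$ and $\zeta_i/|\zeta_i|$ are both in $T$, we get $r_i\le2\rho<\pi$. And $r_i$ is bounded away from $0$, because $v_i$ does not lie in the compact opposite facet. So the $q_i$ stay in a compact subset of $(-1,1)$, and all expectations below are finite.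

*Polar coordinates at $v_i$.* Let $u\in U_i$. The half-plane $\mathbb Rv_i+\mathbb R_+u$ contains a nonzero $\zeta=\sum_{j\ne i}c_jv_j$ with $c_j\ge0$, and equals $\mathbb Rv_i+\mathbb R_+\zeta$. The point $sv_i+t\zeta$ (with $t\ge0$) has $i$-th coordinate $s$ and other coordinates $tc_j\ge0$, so it lies in $C$ if and only if $s\ge0$ (for $t=0$ this is clear too). Thus $C$ meets the half-plane in the sector between $v_i$ and $\zeta$, and
$$T\cap(\mathbb Rv_i+\mathbb R_+u)=\{v_i\cos\theta+u\sin\theta:0\le\theta\le r_i(u)\},\qquad r_i(u)=\angle(v_i,\zeta).\tag{4}$$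
Here $r_i(u)$ is at least the distance from $v_i$ to the opposite facet, uniformly in $u$. If $y\in\mathrm{int}\,T$ has direction $u$ from $v_i$, then $r_i(y)=r_i(u)$. In polar coordinates $V(T)=\int_{U_i}G(r_i(u))\,d\omega(u)$, and
$$E_T\Big[\frac{G(\rho)}{G(r_i)}\Big]=\frac1{V(T)}\int_{U_i}\frac{G(\rho)}{G(r_i(u))}\int_0^{r_i(u)}\sin^{d-1}\theta\,d\theta\,d\omega(u)=\frac{S_i}{V(T)}.\tag{5}$$
Check in the orthant: $G(\rho)/G(\pi/2)=2\gamma_d(\rho)$, as computed before.

Formula (5) says that $S_i/V(T)$ is the mean of something that exceeds $1$ exactly where $r_i<\rho$, that is, where $q_i>h$. We want to show that on average over $i$ and $y$, $q_i$ is not much below $h$. To convert this into a bound, define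
$$L(q)=\ln\int_q^1(1-s^2)^{(d-2)/2}ds\quad(-1<q<1),\qquad\text{so}\quad \ln G(r)=L(\cos r),\quad \frac{S_i}{V(T)}=E_T\big[e^{L(h)-L(q_i)}\big].\tag{6}$$

**Lemma 2.** $L$ is concave. With $K=-L'(h)$ we have
$$\frac{dh}{\sigma^2}\ \le\ K\ \le\ \frac{dh}{\sigma^2}+\frac1h.$$
Consequently $L(h)-L(q)\ge K(q-h)$ for all $q\in(-1,1)$.

*Proof.* Let $f(s)=(1-s^2)^{(d-2)/2}$, which is log-concave as $d\ge2$, and $I(q)=\int_q^1f$. Then $L'=-f/I$ and $L''=-(f'I+f^2)/I^2$. Since $f'/f$ is nonincreasing, $f'(s)\le\frac{f'(q)}{f(q)}f(s)$ for $s\ge q$. Integrating over $[q,1)$, we get $-f(q)\le f(1^-)-f(q)\le\frac{f'(q)}{f(q)}I(q)$, that is, $f'I+f^2\ge0$. So $L''\le0$.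

For the bounds, differentiate:
$$\frac{d}{ds}\left[-\frac{(1-s^2)^{d/2}}{d\cdot s}\right]=(1-s^2)^{d/2-1}\Big[1+\frac{1-s^2}{d\cdot s^2}\Big].$$
Integrate over $[h,1]$. The left side gives $\frac{\sigma^d}{dh}$. The last bracket lies between $1$ and $1+\frac{\sigma^2}{dh^2}$. Hence $I(h)\le\frac{\sigma^d}{dh}\le I(h)\big(1+\frac{\sigma^2}{dh^2}\big)$. As $K=f(h)/I(h)=\sigma^{d-2}/I(h)$, both bounds follow. The last sentence is the tangent line at $h$. $\square$

In the orthant, $dh/\sigma^2=1/h=\sqrt{d+1}$, so $Kh\in[1,2]$. There $q_i-h=-h$ exactly, and the tangent line together with Jensen gives $S_i/V(T)\ge e^{-Kh}\ge e^{-2}$, a constant. So a shortfall $h-q_i$ of order $\sigma^2/(dh)$ is affordable. The problem is to show that, on average, it is never larger than that.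

## Comparison with the flat simplex

Averages over a spherical simplex have no simple formula. Averages over a flat simplex do. So the natural first attempt is to replace $T$ by $F=\mathrm{conv}\{v_i\}$. For small radii this succeeds.

**Theorem 3.** If $\cos\varphi\ge h_*:=\frac{1+\sqrt{13}}6\approx0.7676$, every covering of $S^d$ by balls of radius $\varphi$ has density at least
$$(d+1)\exp\Big(-\big(1+\tfrac{\tan^2\varphi}{d}\big)\big(1+\tfrac1{2\cos\varphi}\big)-\tfrac12\tan^2\varphi\Big),$$
which tends to $(d+1)e^{-3/2}$ as $\varphi\to0$.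

*Proof.* The bound decreases in $\varphi$, and by Proposition 1 each simplex has $h\ge\cos\varphi\ge h_*$. So it suffices to show, for every $T$ with $h=\cos\rho\ge h_*$,
$$\sum_iS_i\ \ge\ (d+1)\exp\Big(-\big(1+\tfrac{\tan^2\rho}d\big)\big(1+\tfrac1{2h}\big)-\tfrac12\tan^2\rho\Big)V(T).\tag{7}$$

**Step 1: pass to $F$.** We express $E_T$ through the uniform measure on $F$. Let $\eta=\sum\mu_jv_j=hz+w$ be uniform in $F$ (barycentric coordinates $\mu_j$, $w\perp z$), with expectation $E_F$, and write $v_i=hz+w_i$, $|w_i|^2=\sigma^2$. A small piece $d\eta$ of $F$ spans with $0$ a cone of volume $\frac{h\,d\eta}{d+1}$. Scaled by $1/|\eta|$ it becomes the cone over the corresponding piece of $S^d$, of volume $\frac{dV}{d+1}$. So $dV=h|\eta|^{-(d+1)}d\eta$. Put $t=(h/|\eta|)^{d+1}\le1$ and $X_i=e^{L(h)-L(q_i)}$. The angle $r_i$ depends only on the direction of the point, since $\zeta_i$ scales with it; hence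
$$\frac{S_i}{V(T)}=\frac{E_F[X_it]}{E_F[t]}\ \ge\ E_F[X_it].$$

**Step 2: Jensen.** We move to a single exponent. Write $\mathrm{avg}_i$ for the mean over $i=0,\dots,d$. Since $|\eta|^2=h^2+|w|^2$,
$$\ln t=-\frac{d+1}2\ln\Big(1+\frac{|w|^2}{h^2}\Big)\ge-\frac{(d+1)|w|^2}{2h^2}.$$
Jensen's inequality over $i$ and $\eta$ together, and Lemma 2, give
$$\frac1{d+1}\sum_i\frac{S_i}{V(T)}\ \ge\ \exp\Big(-K\,\mathrm{avg}_iE_F[h-q_i]-\frac{d+1}{2h^2}E_F|w|^2\Big).\tag{8}$$

**Step 3: bound $q_i$ by quantities with computable means.** The point $\frac{\eta-\mu_iv_i}{1-\mu_i}=hz+u_i$ (with $u_i\perp z$) lies in the facet of $F$ opposite $v_i$. It has the same direction as the $\zeta_i$ of $\eta$, and its norm is $N_i=\sqrt{h^2+|u_i|^2}\le1$. With $b_i=\langle w_i,u_i\rangle$ we have $q_iN_i=h^2+b_i$. We claim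
$$q_i\ \ge\ h+\frac{b_i}h-\frac{|u_i|^2}{2h^2}.\tag{9}$$
If $q_i\ge0$, use $N_i\le h+\frac{|u_i|^2}{2h}$ and $q_i\le1$: $h^2+b_i\le q_i\big(h+\frac{|u_i|^2}{2h}\big)\le q_ih+\frac{|u_i|^2}{2h}$; divide by $h$. If $q_i<0$, then $h^2+b_i<0$ and $N_i\ge h$, so $q_i=(h^2+b_i)/N_i\ge(h^2+b_i)/h$.

**Step 4: moments.** We compute the means exactly. For the uniform distribution on a simplex with $k$ vertices, $\mu_j=\xi_j/\Sigma$ with independent standard exponential $\xi_j$ and $\Sigma=\sum\xi_j$ independent of $\mu$. From $E\xi_j=1$, $E\xi_j\xi_l=1+\delta_{jl}$, $E\Sigma=k$ and $E\Sigma^2=k(k+1)$ we get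
$$E\mu_j=\frac1k,\qquad E\mu_j\mu_l=\frac{1+\delta_{jl}}{k(k+1)}.$$
The same representation shows that $(\mu_j/(1-\mu_i))_{j\ne i}$ is uniform on a simplex with $k-1$ vertices, so $hz+u_i$ is uniform in the opposite facet, which has $d$ vertices. Put $g=\frac1{d+1}\sum_jw_j$. Then
$$E_Fb_i=\Big\langle w_i,\frac1d\sum_{j\ne i}w_j\Big\rangle=\frac{(d+1)\langle w_i,g\rangle-\sigma^2}d,\qquad \mathrm{avg}_iE_Fb_i=\frac{(d+1)|g|^2-\sigma^2}d.$$
Next, $E_F|u_i|^2=\frac{|\sum_{j\ne i}w_j|^2+d\sigma^2}{d(d+1)}$, where $|\sum_{j\ne i}w_j|^2=|(d+1)g-w_i|^2=(d+1)^2|g|^2-2(d+1)\langle g,w_i\rangle+\sigma^2$ has mean $(d+1)(d-1)|g|^2+\sigma^2$ over $i$. So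
$$\mathrm{avg}_iE_F|u_i|^2=\frac{(d-1)|g|^2+\sigma^2}d,\qquad E_F|w|^2=\frac{(d+1)^2|g|^2+(d+1)\sigma^2}{(d+1)(d+2)}=\frac{(d+1)|g|^2+\sigma^2}{d+2}.$$

**Step 5: collect terms.** We show that $g$ only helps when $h\ge h_*$. From (9) and Step 4,
$$\mathrm{avg}_iE_F[h-q_i]\ \le\ \frac{\sigma^2}{dh}\Big(1+\frac1{2h}\Big)-\frac{|g|^2}{dh}\Big[d\Big(1-\frac1{2h}\Big)+1+\frac1{2h}\Big].$$
The last bracket is positive, as $h>\frac12$. Multiply by $K$, using $K\le\frac{dh}{\sigma^2}+\frac1h$ in the first term and $K\ge\frac{dh}{\sigma^2}$ in the second. In the term with $E_F|w|^2$ use $\frac{(d+1)^2}{d+2}=d+\frac1{d+2}$ and $\frac{d+1}{d+2}\le1$. The negative of the exponent in (8) is at most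
$$\Big(1+\frac{\sigma^2}{dh^2}\Big)\Big(1+\frac1{2h}\Big)+\frac{\sigma^2}{2h^2}+|g|^2\left\{\frac{d+\frac1{d+2}}{2h^2}-\frac{d\big(1-\frac1{2h}\big)+1+\frac1{2h}}{\sigma^2}\right\}.\tag{10}$$
The braces are at most $0$ if $\frac1{2h^2}\le\frac{1-1/(2h)}{\sigma^2}$: this compares the terms with $d$, and then also $\frac1{2(d+2)h^2}\le\frac1{2h^2}\le\frac{1+1/(2h)}{\sigma^2}$. The condition reads $1-h^2\le2h^2-h$, that is, $3h^2-h-1\ge0$, that is, $h\ge h_*$. As $\sigma^2/h^2=\tan^2\rho$, (7) follows. $\square$

## Crowded vertices and small $h$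

Where does the flat comparison stop? The bound (10) shows two places. First, the term $\frac12\tan^2\rho$ equals $\frac{d-4}8$ at $h=2/\sqrt d$, so the estimate is exponentially poor exactly where counting hands over to it. Second, for $h<h_*$ the braces are positive of order $d$ for large $d$, and $|g|$ may be close to $\sigma$.

The second failure does not come from careless constants. Take $h=\frac12$, pick $p\in S^d$ with $\langle p,z\rangle=\frac12$, and let all $v_i$ be within a small angle $\varepsilon$ of $p$, still with $\langle v_i,z\rangle=\frac12$ and affinely independent. The cone $\{x:\langle x,p\rangle\ge|x|\cos\varepsilon\}$ is convex, so $T\subset B(p,\varepsilon)$ and all $r_i\le2\varepsilon$. By (5), $S_i/V(T)\ge G(\pi/3)/G(2\varepsilon)$, which is enormous: this simplex is harmless. But look at the exponent before any approximation of $\ln t$, namely $-K\,\mathrm{avg}_iE_F[h-q_i]+E_F\ln t$. As $q_i\le1$, its first part is at most $K(1-h)\le\frac12\big(\frac{2d}3+2\big)=\frac d3+1$. As $|\eta|\ge\langle\eta,p\rangle\ge\cos\varepsilon$,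 its second part is at most $-(d+1)\ln(2\cos\varepsilon)$. For small $\varepsilon$ the total is below $0.4-0.35\,d$. The method proves an exponentially small bound for a quantity that is huge.

The loss is in Step 1, where the denominator $E_F[t]$ was replaced by $1$: here $t$ is nearly constant and close to $2^{-(d+1)}$. Keeping the denominator means working with the uniform measure on $T$ itself, whose moments we cannot compute. So we ask: is there any average over a spherical simplex that can be computed exactly, whatever its shape?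

## An exact average on the spherical simplex

A Gaussian restricted to the cone $C$ has $y$ as its direction, and integration by parts in the coordinates $\lambda$ is exact.

**Lemma 3.** $E_T[\lambda_ia_i]=\frac1{d+1}$ for every $i$.

*Proof.* Let $Y$ have density proportional to $e^{-|y|^2/2}$ on $C$. In the coordinates $\lambda$ its density is proportional to $\psi(\lambda)=e^{-\lambda^{\mathsf T}M\lambda/2}$ on $(0,\infty)^{d+1}$, with $M=(\langle v_i,v_j\rangle)$ positive definite. We have $\partial_{\lambda_i}\psi=-(M\lambda)_i\psi=-\langle v_i,Y\rangle\psi$. Integrating $-\lambda_i\partial_{\lambda_i}\psi$ by parts in $\lambda_i$ (the boundary terms vanish at $\lambda_i=0$ because of the factor $\lambda_i$, and at infinity by decay) gives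
$$E[\lambda_i(Y)\langle v_i,Y\rangle]=1.$$
In polar coordinates $Y=Ry$ with $y$ uniform in $T$, and $R=|Y|$ independent of $y$ with density proportional to $R^de^{-R^2/2}$. So $ER^2=d+1$, by one more integration by parts. Both $\lambda_i(Y)$ and $\langle v_i,Y\rangle$ scale with $R$, so $1=ER^2\,E_T[\lambda_ia_i]$. $\square$

In the orthant this says $E_Ty_i^2=\frac1{d+1}$, which is clear by symmetry.

Here is the idea that the lemma suggests. Put $\ell_i=E_T\lambda_i$ and let $E^{(i)}$ be the expectation for the probability measure on $T$ with density $\lambda_i/\ell_i$ relative to the uniform one. Lemma 3 says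
$$E^{(i)}a_i=\frac{1}{(d+1)\ell_i}=\frac1{m_i},\qquad m_i:=(d+1)\ell_i .\tag{11}$$
The mean of the $m_i$ over $i$ is $\sum_i\ell_i=E_T\sum_i\lambda_i\le1/h$. By convexity of $1/x$, the mean of the $1/m_i$ is at least $h$. So under these *tilted* measures, which differ from vertex to vertex, the average of $a_i$ is at least $h$ with no loss whatever, for every shape of $T$. Two prices remain: the change of measure from $E_T$ to $E^{(i)}$, and the replacement of $a_i$ by $q_i$. The first is controlled by a second moment.

We use Prékopa's theorem (*Acta Sci. Math.* 1971, 1973): marginals of log-concave functions are log-concave. A nonnegative function is log-concave if its logarithm (with $\ln0=-\infty$) is concave; for example $e^{-x}$ on $(0,\infty)$ and $\psi$ above.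

**Lemma 4.** $E_T\lambda_i^2\le2\ell_i^2$.

*Proof.* **Step 1: a fact about log-concave densities.** Let $X>0$ have a log-concave density $f$ on $(0,\infty)$ with mean $m$. We claim $EX^2\le2m^2$, by comparison with the exponential density $g(x)=m^{-1}e^{-x/m}$, which has mean $m$ and second moment $2m^2$. As $\ln g$ is affine, $\ln f-\ln g$ is concave, so $\{f>g\}$ is an interval.

* If it is null, then $f\le g$ a.e. with equal masses, so $f=g$ a.e. and $EX^2=2m^2$.
* If it is unbounded with left endpoint $x_1\ge0$, then $(x-x_1)(f-g)\ge0$ a.e., and it is positive beyond $x_1$. So $\int(x-x_1)(f-g)\,dx>0$, which contradicts the equality of masses and means.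
* Otherwise it has endpoints $0\le x_1<x_2<\infty$, and $(x-x_1)(x-x_2)(g-f)\ge0$ a.e.: both $(x-x_1)(x-x_2)$ and $g-f$ are negative between the endpoints and nonnegative outside. Integrate; since masses and means agree, only $\int x^2(g-f)\,dx\ge0$ is left, that is, $EX^2\le2m^2$.

**Step 2: application.** With $Y=Ry$ as in Lemma 3, $X=\lambda_i(Y)=R\lambda_i(y)$ is a coordinate of a vector with log-concave density $\psi$ (up to a constant) on $(0,\infty)^{d+1}$, so its density is log-concave by Prékopa's theorem. Hence, by Step 1 and independence,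
$$ER^2\,E_T\lambda_i^2=EX^2\le2(EX)^2=2(ER)^2\ell_i^2\le2\,ER^2\,\ell_i^2.\qquad\square$$

For the octant of $S^2$: $\ell_i=\frac12$ and $E_T\lambda_i^2=\frac13\le\frac12$.

## The gap between $a_i$ and $q_i$

The point $y$ lies between $v_i$ and the opposite facet, so $a_i\ge q_i$, and the two agree when $\lambda_i=0$. We need the gap to be linear in $\lambda_i$, with a factor $\sigma^2$ that will compensate $K\approx dh/\sigma^2$.

**Lemma 5.** On $\mathrm{int}\,T$, $\ a_i-q_i\le C_\rho\sigma^2\lambda_i$, where $C_\rho=\max(2,4\cos^2\rho)$.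

*Proof.* Put $r=r_i$ and $\alpha=\angle(v_i,y)\in(0,r)$. In the plane of $v_i$ and $y$, the relation $y=\lambda_iv_i+\zeta_i$ reads $\sin\alpha=|\zeta_i|\sin r$ and $\cos\alpha=\lambda_i+|\zeta_i|\cos r$. Eliminating $|\zeta_i|$ gives $\lambda_i=\sin(r-\alpha)/\sin r$. Now $\cos\alpha-\cos r=2\sin\frac{r+\alpha}2\sin\frac{r-\alpha}2$ and $\sin(r-\alpha)=2\sin\frac{r-\alpha}2\cos\frac{r-\alpha}2$, so
$$a_i-q_i=\cos\alpha-\cos r=\lambda_is,\qquad s=\sin r\,\frac{\sin\frac{r+\alpha}2}{\cos\frac{r-\alpha}2}.$$
For fixed $r$,
$$\frac{d}{d\alpha}\ln s=\frac12\cot\frac{r+\alpha}2-\frac12\tan\frac{r-\alpha}2=\frac{\cos r}{2\sin\frac{r+\alpha}2\cos\frac{r-\alpha}2},$$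
by the addition formula for $\cos(\frac{r+\alpha}2+\frac{r-\alpha}2)$. So $s$ is monotone in $\alpha$, with direction given by the sign of $\cos r$.

* If $r\ge\pi/2$, then $s\le s|_{\alpha=0}=\sin r\tan\frac r2=2\sin^2\frac r2\le2\sin^2\rho$, because $r\le2\rho$ and $\rho<\pi/2$.
* If $r\le\pi/2$, then $s\le s|_{\alpha=r}=\sin^2r$. For $\rho\ge\pi/4$ this is at most $1\le2\sin^2\rho$. For $\rho<\pi/4$ we have $r\le2\rho<\pi/2$, so it is at most $\sin^22\rho=4\cos^2\rho\,\sin^2\rho$.

In every case $s\le C_\rho\sigma^2$. $\square$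

In the orthant, $a_i-q_i=y_i=\lambda_i$, so $s=1$, and $C_\rho\sigma^2=2\cdot\frac d{d+1}\ge1$ for $d\ge2$.

## Tilting each vertex separately: the local inequality

**Theorem 2.** For every spherical simplex $T$ as in Definition 2, with $C_\rho=\max(2,4\cos^2\rho)$,
$$\sum_{i=0}^dS_i\ \ge\ \frac{d+1}{2}\exp\Big(-2C_\rho\,\frac{d+\tan^2\rho}{d+1}\Big)\,V(T).$$

*Proof.* **Step 1: change measure and apply Jensen.** We rewrite (6) under the tilted measure so that Lemma 3 can be used:
$$\frac{S_i}{V(T)}=E_T\big[e^{L(h)-L(q_i)}\big]=E^{(i)}\Big[\frac{\ell_i}{\lambda_i}e^{L(h)-L(q_i)}\Big]\ \ge\ \exp\Big(-E^{(i)}\ln\frac{\lambda_i}{\ell_i}+E^{(i)}[L(h)-L(q_i)]\Big).$$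
The expectations are finite because $\lambda_i\ln\lambda_i$ and $L(q_i)$ are bounded on $\mathrm{int}\,T$.

**Step 2: the price of the change of measure.** By Jensen for $\ln$ and Lemma 4,
$$E^{(i)}\ln\frac{\lambda_i}{\ell_i}\le\ln E^{(i)}\frac{\lambda_i}{\ell_i}=\ln\frac{E_T\lambda_i^2}{\ell_i^2}\le\ln2 .$$

**Step 3: the mean of $q_i$ under the tilt.** By Lemma 5, then (11) and Lemma 4,
$$E^{(i)}q_i\ \ge\ E^{(i)}a_i-C_\rho\sigma^2E^{(i)}\lambda_i=\frac1{m_i}-C_\rho\sigma^2\frac{E_T\lambda_i^2}{\ell_i}\ \ge\ \frac1{m_i}-2C_\rho\sigma^2\ell_i=\frac1{m_i}-\frac{2C_\rho\sigma^2m_i}{d+1}.$$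
By the tangent line in Lemma 2, $E^{(i)}[L(h)-L(q_i)]\ge K(E^{(i)}q_i-h)$. Together with Steps 1 and 2,
$$\frac{S_i}{V(T)}\ \ge\ \frac12\exp\Big(K\Big[\frac1{m_i}-h-\frac{2C_\rho\sigma^2m_i}{d+1}\Big]\Big).\tag{12}$$

**Step 4: average over the vertices.** Individual $m_i$ may be bad; their mean is not. The mean is $\bar m=\sum_i\ell_i=E_T\sum_i\lambda_i\le1/h$, and the mean of $1/m_i$ is at least $1/\bar m\ge h$. So the terms $\frac1{m_i}-h$ average to something nonnegative. Jensen's inequality for $\exp$, averaging (12) over $i$, gives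
$$\frac1{d+1}\sum_i\frac{S_i}{V(T)}\ \ge\ \frac12\exp\Big(-\frac{2C_\rho K\sigma^2}{(d+1)h}\Big)\ \ge\ \frac12\exp\Big(-2C_\rho\frac{d+\tan^2\rho}{d+1}\Big).$$
The last step uses $K\sigma^2/h\le d+\sigma^2/h^2=d+\tan^2\rho$ from Lemma 2. $\square$

Nothing here depends on how crowded the vertices are. The exponent is bounded as long as $\tan^2\rho=O(d)$, that is, $h\ge\mathrm{const}/\sqrt d$, which is exactly where Lemma 1 stops being useful.

## All acute radii together: proof of Theorem 1

Every covering has density at least $1$, so we may assume $d>6000$.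

**Case A: $\cos\varphi<2/\sqrt d$.** Lemma 1 gives density greater than $d/300$.

**Case B: $\cos\varphi\ge2/\sqrt d$.** We bound the exponent of Theorem 2 for every $T$ of Proposition 1. Each has $h\ge\cos\varphi\ge2/\sqrt d$, so $\tan^2\rho\le h^{-2}\le d/4$.

* If $h^2\le\frac12$, then $C_\rho=2$, and
$$2C_\rho\,\frac{d+\tan^2\rho}{d+1}\le4\cdot\frac{5d/4}{d+1}\le5.\tag{13}$$
* If $h^2\ge\frac12$, then $C_\rho=4h^2$, and
$$2C_\rho\,\frac{d+\tan^2\rho}{d+1}=\frac{8(h^2d+\sigma^2)}{d+1}\le8,\tag{14}$$
since $h^2d+\sigma^2\le d$.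

So $\sum_iS_i\ge\frac{d+1}{2e^8}V(T)$ for all $T$. By Proposition 1 the density is at least $\frac{d+1}{2e^8}>\frac d{6000}$, because $2e^8<5963$. This proves Theorem 1. $\square$

## The constant $1/300$: proof of Theorem 4(a)

The costly range in Case B is $h$ near $1$, where the exponent approaches $8$. That is where the flat comparison is good, so we use (7) there.

For $d\le300$ the density is at least $1\ge d/300$. Let $d>300$. If $\cos\varphi<2/\sqrt d$, Lemma 1 gives density greater than $d/300$. Let $\cos\varphi\ge2/\sqrt d$ and consider a simplex $T$ of Proposition 1. We show $\sum_iS_i\ge\frac{d+1}{2e^5}V(T)$ in each range of $h$.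

* If $h^2\le\frac12$, this is Theorem 2 with (13), which used only $h\ge2/\sqrt d$.
* If $\frac12\le h^2\le0.59$, the equality in (14) bounds the negative exponent of Theorem 2 by $\frac{8(0.59\,d+0.5)}{d+1}\le4.72+\frac4{300}<5$.
* If $h^2\ge0.59$, then $h^2>h_*^2\approx0.5892$, so (7) applies. Here $\tan^2\rho\le\frac1{0.59}-1<0.7$ and $\frac1{2h}<0.652$. Since $1+\frac{0.7}{300}<1.003$, the negative exponent in (7) is below $1.003\cdot1.652+0.35<2.1$, and $e^{-2.1}>\frac1{2e^5}$.

By Proposition 1 the density is at least $\frac{d+1}{2e^5}>\frac d{300}$, since $2e^5<297$. With parts (b) and (c), proved in the first section, this completes Theorem 4. $\square$
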